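# A maximal monotone map from $\ell^1$ to $c_0$ with a hole in its range

## Surjectivity from a locally bounded inverse: the guess, tested on the line

Take a continuous nondecreasing function on $\mathbb R$. If it fails to be onto, its values stop at some finite level, and the inverse blows up at that level, as $\tan$ does at $\pi/2$. So one guesses that a monotone map which cannot be extended, and whose inverse is bounded near every point, must be onto. To state this guess in a Banach space we fix the vocabulary.

All spaces are real and $\mathbb N=\{1,2,\dots\}$. Let $X$ be a Banach space with conjugate space $X^*$, and let $\langle w,u\rangle$ be the pairing between them; we do not insist on which of the two entries comes first. A mapping $T:X^*\to 2^X$ assigns to each $u\in X^*$ a subset $T(u)$ of $X$, possibly empty. Its graph is the set of pairs $(u,w)$ with $w\in T(u)$, its range is $R(T)=\bigcup_u T(u)$, and $T^{-1}(w)=\{u: w\in T(u)\}$. For a mapping $S$ we write $D(S)$ for the set of points where $S$ is nonempty, so $D(T^{-1})=R(T)$.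

**Definition (monotone, maximal monotone).** $T$ is monotone if $\langle u-x,w-y\rangle\ge 0$ whenever $w\in T(u)$ and $y\in T(x)$. It is maximal monotone if its graph is maximal with respect to inclusion among graphs of monotone mappings from $X^*$ to $2^X$.

Call a pair $(u_0,w_0)$ *monotonically related* to $T$ if $\langle u_0-u,w_0-w\rangle\ge0$ for all $w\in T(u)$. If such a pair were outside the graph of a monotone $T$, adding it would give a larger monotone graph. So a monotone $T$ is maximal exactly when every monotonically related pair already lies in its graph. In particular the graph of a maximal monotone map is nonempty, because a single pair is always a monotone graph.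

**Definition (locally bounded inverse).** $T^{-1}$ is locally bounded if every point of $X$ has a neighborhood $V$ such that $T^{-1}(V)$ is a bounded subset of $X^*$.

Note that *every* point of $X$ is tested, also points outside $R(T)$ and on its boundary.

The guess is: **if $T:X^*\to2^X$ is maximal monotone and $T^{-1}$ is locally bounded, then $T$ is surjective.** There is good support for it. If $X$ is reflexive (for maximal monotone maps from $X$ to $2^{X^*}$), it is known that a maximal monotone map is surjective if and only if its inverse is locally bounded. In the present setting, with $X$ arbitrary, it is known that $T$ is surjective if it is coercive, that is, if $\{u:\text{there is }w\in T(u)\text{ with }\langle u,w\rangle\le c\|u\|\}$ is bounded for each constant $c$. It is also known that the guess is right if $T$ is, in addition, maximal monotone as a mapping from $X^*$ to $2^{X^{**}}$.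

Let us test it on $X=\mathbb R$.

*An open range.* $T=\arctan$ is maximal monotone: if $(u_0,x_0)$ is monotonically related to it and $x_0>\arctan u_0$, then for $u$ slightly larger than $u_0$ we have $(u_0-u)(x_0-\arctan u)<0$, a contradiction, and $x_0<\arctan u_0$ is excluded in the same way. The range is $(-\pi/2,\pi/2)$, and $T^{-1}=\tan$ is unbounded near $\pi/2$. No counterexample.

*A closed range with endpoints.* Let $T(u)=\{0\}$ for $u<0$, $T(0)=[0,1]$, $T(u)=\{1\}$ for $u>0$. It is maximal: if $(u_0,x_0)$ is monotonically related and $u_0>0$, comparing with $(u,1)$ for $u>0$ on both sides of $u_0$ gives $x_0=1$; likewise $u_0<0$ gives $x_0=0$; and $u_0=0$ gives $0\le x_0\le1$. The range is $[0,1]$, and $T^{-1}(1)=[0,\infty)$ is unbounded. No counterexample.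

*A range with a hole.* Consider the graph $\{(4y,y):|y|\ge2\}$. Its inverse $y\mapsto 4y$ is as bounded as one can wish and its range is closed, but it misses $(-2,2)$. It is monotone and not maximal: the pairs $(4y,y)$ with $|y|<2$ can be added.

On the line, holes never survive. Suppose $T$ is maximal monotone on $\mathbb R$, $x\notin R(T)$, and $R(T)$ has points on both sides of $x$. Put $a=\sup\{u:\text{some }w\in T(u)\text{ has }w<x\}$. By monotonicity each such $u$ is $\le u'$ whenever $w'\in T(u')$ and $w'>x$, so $a$ is finite and $a\le u'$ for these $u'$. Then $(a,x)$ is monotonically related to $T$: if $w\in T(u)$ and $w<x$, then $u\le a$; if $w>x$, then $u\ge a$. By maximality $x\in T(a)$, a contradiction. So $R(T)$ is an interval.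

The three tests show three ways for a range to be smaller than $X$: it may fail to be closed, it may have a boundary at which it is supported, and it may have a hole. The next section shows that in every Banach space a locally bounded inverse excludes the first two.

## Closed range, support points, and Theorem B

**Lemma 1.** If $T:X^*\to2^X$ is maximal monotone and $T^{-1}$ is locally bounded, then $R(T)$ is closed.

*Proof.* Let $x_i\to x$ in norm, with $x_i\in T(u_i)$. Some neighborhood $V$ of $x$ has $T^{-1}(V)$ bounded, and $x_i\in V$ eventually, so $(u_i)$ is eventually bounded. By Alaoglu's theorem a subnet converges weak$^*$ to some $u\in X^*$. For $y\in T(u')$ we have $\langle u_i-u',x_i-y\rangle\ge0$. Along the subnet the first entries are bounded and weak$^*$ convergent, and the second entries are norm convergent, so the pairing converges and $\langle u-u',x-y\rangle\ge0$. By maximality $x\in T(u)$. $\square$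

**Theorem B.** Let $X$ be any Banach space and $T:X^*\to2^X$ maximal monotone. Then $T$ is surjective if and only if $T^{-1}$ is locally bounded *and* $\overline{R(T)}$ is convex.

*Proof.* **Surjective implies both conditions.** If $R(T)=X$, its closure $X$ is convex. The map $S=T^{-1}:X\to2^{X^*}$ is monotone with domain $X$. It is locally bounded by Rockafellar's theorem that a monotone mapping is locally bounded at interior points of its domain (*Local boundedness of nonlinear, monotone operators*, Michigan Math. J. 16 (1969)). When the domain is all of $X$, as here, the argument is short. Suppose $S$ is not locally bounded at some point; translating, let that point be $0$. Then there are $x_n\to0$ and $u_n\in S(x_n)$ with $\|u_n\|\to\infty$. Put $\alpha_n=1+\|u_n\|\,\|x_n\|$. Given $z\in X$, choose $f\in S(z)$. From $\langle u_n-f,x_n-z\rangle\ge0$ we get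
$$\langle u_n,z\rangle\le\langle u_n,x_n\rangle+\langle f,z-x_n\rangle ,\qquad\text{so}\qquad \alpha_n^{-1}\langle u_n,z\rangle\le 1+\|f\|\bigl(\|z\|+\sup_m\|x_m\|\bigr).$$
The right side does not depend on $n$. Using this for $z$ and for $-z$, we see that the functionals $\alpha_n^{-1}u_n$ are pointwise bounded, so by uniform boundedness $\|u_n\|\le C\alpha_n=C(1+\|u_n\|\,\|x_n\|)$ for some $C$. As soon as $C\|x_n\|\le\frac12$, this gives $\|u_n\|\le2C$, a contradiction.

**Both conditions imply surjective.** By Lemma 1, $C=R(T)$ is closed, so it is closed, convex and nonempty. Suppose $C\ne X$. The Bishop–Phelps theorem provides a support point: there are $x\in C$ and $0\ne f\in X^*$ with $\langle f,z-x\rangle\le0$ for all $z\in C$. Let $x\in T(u)$. For $\lambda\ge0$ and any $z\in T(u')$,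
$$\langle u+\lambda f-u',x-z\rangle=\langle u-u',x-z\rangle+\lambda\langle f,x-z\rangle\ge0 .$$
By maximality $u+\lambda f\in T^{-1}(x)$ for every $\lambda\ge0$. So $T^{-1}(x)$ is unbounded, which contradicts local boundedness at $x$. $\blacksquare$

So the guess is equivalent to a statement about shape: does a locally bounded inverse force $\overline{R(T)}$ to be convex? If the graph of $T$ is convex, for instance a linear or an affine subspace, then $R(T)$ is convex as a projection of the graph, and the guess is right. A counterexample must be nonlinear.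

How would one prove convexity, or surjectivity directly? The sensible attempt is to regularize: to reach $x\in X$, solve $x\in T(u_\varepsilon)+\varepsilon J(u_\varepsilon)$ with the duality map
$$J(u)=\{w\in X^{**}:\langle w,u\rangle=\|u\|^2=\|w\|^2\},$$
and let $\varepsilon\to0$. The attempt stops at the first line: $J$ takes its values in $X^{**}$, and $T$ takes its values in $X$. For $X=c_0$ and $u=(2^{-n})_{n\ge1}\in\ell^1$ we have $\|u\|_1=1$. If $w\in\ell^\infty$, $\|w\|_\infty=1$ and $\sum2^{-n}w_n=1$, then all $w_n=1$. So $J(u)=\{(1,1,1,\dots)\}$, which is disjoint from $c_0$, and for this $u$ the equation cannot even be written in $X$. We now look for a counterexample in exactly this pair of spaces, $c_0$ and $\ell^1$.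

## A hole that maximality does not fill: Theorem A and its consequences

The guess is wrong.

**Theorem A.** There is a maximal monotone $T:\ell^1\to2^{c_0}$ such that

1. $T^{-1}$ maps bounded sets to bounded sets (in particular it is locally bounded). Moreover $T^{-1}$ is single-valued on $R(T)$ and Lipschitz on bounded subsets of $R(T)$.
2. $R(T)$ is closed and disjoint from the open ball of radius $2$ about $0$. In particular $T$ is not surjective.
3. $0$ is the midpoint of two points of $R(T)$, so $\overline{R(T)}=R(T)$ is not convex.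

Thus non-convexity of $\overline{R(T)}$ is the only obstruction, by Theorem B, and it does occur. There are two consequences.

**Corollary C.** If $X$ has a complemented subspace isomorphic to $c_0$ (for instance, $X$ separable and containing a copy of $c_0$, by Sobczyk's theorem), then there is a maximal monotone, non-surjective $T:X^*\to2^X$ with $T^{-1}$ bounded on bounded sets.

For a convex set $U\subset X$, the normal cone mapping $N_U:X\to2^{X^*}$ is $N_U(x)=\{\nu:\langle\nu,z-x\rangle\le0\text{ for all }z\in U\}$ for $x\in U$ and $N_U(x)=\emptyset$ for $x\notin U$. For $U=[0,1]\subset\mathbb R$ it is the inverse of the map in our second test.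

**Corollary D.** For $S=T^{-1}:c_0\to2^{\ell^1}$ from Theorem A there is a closed convex $U\subset c_0$ with $D(S)\cap\operatorname{int}U\ne\emptyset$ such that $S+N_U$ is not maximal monotone.

## Row sums that the Euclidean norm does not see

To keep a hole open, we need a condition on points of the graph that excludes points over the hole and that maximality does not undo. Here is a model in which such a condition can be seen in a few lines.

On $\ell^1(\mathbb N)$ let $|v|=(\sum v_n^2)^{1/2}$ and $e(v)=\sum v_n$. A vector with $L$ entries equal to $\eta/L$ has $e=\eta$ and $|\cdot|=|\eta|/\sqrt L$. So $e$ can be changed by any amount at arbitrarily small cost in $|\cdot|$. Fix $\theta\in(0,1)$ and put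
$$(K_\theta v)_n=v_n-\theta\Bigl(v_n+2\sum_{m>n}v_m\Bigr).$$
This is bounded from $\ell^1$ to $\ell^\infty$, and it maps finitely supported vectors to finitely supported vectors, so by density it maps $\ell^1$ into $c_0$. Expanding the square (all double series converge absolutely),
$$\sum_n v_n\Bigl(v_n+2\sum_{m>n}v_m\Bigr)=\Bigl(\sum_nv_n\Bigr)^2,\qquad\text{so}\qquad \langle v,K_\theta v\rangle=|v|^2-\theta\,e(v)^2 .$$
The form is negative on widely spread vectors, so $K_\theta$ is not monotone.

**Example.** Fix $\gamma\in\mathbb R$. The graph $\{(v,K_\theta v):v\in\ell^1,\ e(v)=\gamma\}$ is maximal monotone. It is monotone because $e(\Delta v)=0$ for differences. Let $(v_0,x_0)$ be monotonically related to it, and put $d=x_0-K_\theta v_0\in c_0$. Take any finitely supported $a$. For $L\in\mathbb N$ let $z$ have the entry $(\gamma-e(a))/L$ at $L$ places where $|d_n|\le1/L$, and $0$ elsewhere. Then $v=a+z$ has $e(v)=\gamma$, so $(v,K_\theta v)$ is in the graph. With $w=v_0-v$ we have $x_0-K_\theta v=d+K_\theta w$, hence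
$$0\le\langle w,x_0-K_\theta v\rangle=\langle v_0-a,d\rangle-\langle z,d\rangle+|v_0-a-z|^2-\theta\,(e(v_0)-\gamma)^2 .$$
As $L\to\infty$, $|\langle z,d\rangle|\le|\gamma-e(a)|/L\to0$ and $|z|\to0$. So
$$\langle v_0-a,d\rangle+|v_0-a|^2-\theta\,(e(v_0)-\gamma)^2\ge0$$
for finitely supported $a$, and by continuity for all $a\in\ell^1$. Now $a=v_0$ gives $e(v_0)=\gamma$. Then $a=v_0-\varepsilon u$ gives $\varepsilon\langle u,d\rangle+\varepsilon^2|u|^2\ge0$ for all $u\in\ell^1$ and $\varepsilon>0$. Dividing by $\varepsilon$ and letting $\varepsilon\to0$ we find $d=0$. So $(v_0,x_0)$ is in the graph.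

The important feature is the last displayed inequality. The trial vector $a$ is free, since its own sum $e(a)$ has been corrected invisibly. But the sum $e(v_0)$ of the candidate is compared with the prescribed value $\gamma$, and the comparison has a negative sign. So a wrong value of $e$ is *detected*, not filled in.

One real equation $e(v)=\gamma$ always has solutions. To make a prescription unsolvable, use infinitely many rows $j=1,2,\dots$, with $e_j(v)$ the sum of row $j$. Then $(e_j(v))_j$ belongs to $\ell^1$, and the equation $e_j(v)=G_j$ for all $j$ has no solution if $\inf_jG_j>0$. We let $G$ depend on the point, through $v$ and an auxiliary variable $y\in c_0$, so that $G_j\to0$ is possible only if $\|y\|\ge2$. That makes the hole. Three demands remain.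

* Monotonicity: $G$ must be Lipschitz, with a small constant, in the quantities that the form controls.
* Maximality: every trial pair $(y,a)$ must be reachable by points of the graph in the above sense. Rows $j<k$ can be corrected as in the example. On the rows $j\ge k$ we must be able to switch $G_j$ to $0$ by moving a single coordinate of $y$ far away, at a cost that tends to $0$ as $k\to\infty$.
* Bounded inverse: if $\|y\|$ is bounded, the switches that are in use must confine $v$ to a fixed finite set of coordinates.

## The operators $c$, $K$, the gates, and the mapping $T$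

Let $\Gamma=\mathbb N\times\mathbb N$ and $X=c_0(\Gamma)\times c_0(\Gamma)$ with the max norm. Since $\Gamma$ is countable, $X$ is isometric to $c_0$, and $X^*=\ell^1(\Gamma)\times\ell^1(\Gamma)\cong\ell^1$. Write $(y,x)\in X$ and $(p,v)\in X^*$, with pairing $\langle p,y\rangle+\langle v,x\rangle$. We index $y,p$ by $(k,N)$ and $x,v$ by $(j,n)$; here $j$ is the row and $n$ the column.

For $v\in\ell^1(\Gamma)$ put $|v|=(\sum v_{j,n}^2)^{1/2}\le\|v\|_1$, $e_j(v)=\sum_nv_{j,n}$ and $e(v)=(e_j(v))_j\in\ell^1$. For a bounded sequence $s$ put $[\![s]\!]^2=\sum_j4^{-j}s_j^2$.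

**The operator $c$.** Let
$$R_{k,N}=k+N,\qquad c_{k,N}=64\cdot4^{-k}R_{k,N}^{-2},\qquad (cy)_{k,N}=c_{k,N}\,y_{k,N},\qquad q(y)=\langle cy,y\rangle=\sum c_{k,N}\,y_{k,N}^2 .$$
Since $\sum_N(k+N)^{-2}\le\sum_N N^{-2}<\infty$, we have $\sum c_{k,N}<\infty$. So $c:c_0(\Gamma)\to\ell^1(\Gamma)$ is bounded, and it is injective. Note the number $c_{k,N}R_{k,N}^2=64\cdot4^{-k}$: this is the cost of moving the coordinate $(k,N)$ out to $R_{k,N}$, and it is small for large $k$, whatever $N$ is.

**The operator $K$.** In row $j$ use the model operator with $\theta=4^{-j}$: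
$$(Kv)_{j,n}=v_{j,n}-4^{-j}\Bigl(v_{j,n}+2\sum_{m>n}v_{j,m}\Bigr).$$
It is bounded from $\ell^1(\Gamma)$ to $\ell^\infty(\Gamma)$ and maps finitely supported elements to finitely supported elements. By density, since $c_0(\Gamma)$ is closed in $\ell^\infty(\Gamma)$, it maps $\ell^1(\Gamma)$ into $c_0(\Gamma)$. Summing the row identities,
$$\langle v,Kv\rangle=|v|^2-[\![e(v)]\!]^2 .\tag{1}$$
$K$ is injective on finitely supported $v$: if $v_{j,n}$ is the last nonzero entry of row $j$, then $(Kv)_{j,n}=(1-4^{-j})v_{j,n}\ne0$.

**The gates.** Let $\Gamma_{k,N}=\{(j,n):j<k,\ n\le N\}$, a finite set, empty for $k=1$. Let $\rho_{k,N}(v)=\bigl(\sum_{(j,n)\notin\Gamma_{k,N}}v_{j,n}^2\bigr)^{1/2}$ and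
$$g_{k,N}(y,v)=\min\Bigl\{1,\;2\bigl(1-|y_{k,N}|/R_{k,N}\bigr)_++\tfrac12\rho_{k,N}(v)\Bigr\}\in[0,1],$$
$$G_j(y,v)=\inf\{g_{k,N}(y,v):k\le j,\ N\in\mathbb N\},\qquad G=(G_j)_j .$$
Say that the gate $(k,N)$ is open at $(y,v)$ if $g_{k,N}(y,v)=0$. This happens exactly when
$$|y_{k,N}|\ge R_{k,N}\quad\text{and}\quad\operatorname{supp}v\subset\Gamma_{k,N}.$$
An open gate $(k,N)$ makes $G_j=0$ for all $j\ge k$. It does not influence $G_j$ for $j<k$.

**The mapping.** $T$ is the mapping whose graph $\mathcal G$ consists of all pairs
$$\bigl((p,v),(y,x)\bigr)\in X^*\times X\quad\text{with}\quad p=cy,\quad x=Kv,\quad e(v)=G(y,v).\tag{2}$$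

**Example.** At $y=0$, $v=0$ every $g_{k,N}$ equals $\min\{1,2\}=1$. So $G(0,0)=(1,1,1,\dots)\ne e(0)$, and this pair gives no point of $\mathcal G$.

Let $\mathbf e$ be the unit vector of $c_0(\Gamma)$ at $(1,1)$. At $y=\pm2\mathbf e$, $v=0$ the gate $(1,1)$ is open, because $R_{1,1}=2$ and the support of $v$ is empty. So $G=0=e(0)$, and $\mathcal G$ contains the point with $p=c(\pm2\mathbf e)=\pm8\mathbf e$ (as $c_{1,1}=4$), $v=0$, $y=\pm2\mathbf e$, $x=0$.

Here is a point with $v\ne0$. Let $y$ have the entry $3$ at $(2,1)$ and $0$ elsewhere. Since $R_{2,1}=3$, the gate $(2,1)$ is open if $\operatorname{supp}v\subset\Gamma_{2,1}=\{(1,1)\}$. For such $v$, $G_j=0$ for $j\ge2$. And $G_1=\inf_Ng_{1,N}=1$, because $y_{1,N}=0$ for all $N$. So $e(v)=G(y,v)$ forces $v_{1,1}=1$. The corresponding $x=Kv$ has the single nonzero entry $x_{1,1}=\frac34$, and $p$ has the single nonzero entry $\frac49\cdot3=\frac43$ at $(2,1)$. Compare it with the point at $2\mathbf e$: the pairing of the differences is $\bigl(4\cdot2^2+\frac49\cdot3^2\bigr)+1\cdot\frac34=20+\frac34\ge0$,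 and $\frac34=|\Delta v|^2-4^{-1}(\Delta G_1)^2$, as (1) predicts.

## Monotonicity, the hole, and the bounded inverse

We first check that $G$ varies slowly with respect to the form $q(\Delta y)+|\Delta v|^2$. This is what the numbers $c_{k,N}$ were chosen for.

**Lemma 2.** For $y,y'\in c_0(\Gamma)$ and $v,v'\in\ell^1(\Gamma)$ put $\Delta y=y-y'$, $\Delta v=v-v'$, $\Delta G=G(y,v)-G(y',v')$. Then $[\![\Delta G]\!]^2\le\frac16\bigl(q(\Delta y)+|\Delta v|^2\bigr)$. Also $|G_j(y,v)-G_j(y,v')|\le\frac12|v-v'|$ for all $j$.

*Proof.* The maps $t\mapsto\min\{1,t\}$ and $t\mapsto t_+$ are $1$-Lipschitz, and $\rho_{k,N}$ is a seminorm with $\rho_{k,N}\le|\cdot|$. Hence $|\Delta g_{k,N}|\le\frac2{R_{k,N}}|\Delta y_{k,N}|+\frac12|\Delta v|$. Infima of two families differ by at most the supremum of the differences, so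
$$|\Delta G_j|\le\sup_{k\le j,\,N}\frac{2|\Delta y_{k,N}|}{R_{k,N}}+\tfrac12|\Delta v| .$$
For $\Delta y=0$ this is the second claim. In general use $(\alpha+\beta)^2\le2\alpha^2+2\beta^2$ and bound the squared supremum by the sum:
$$|\Delta G_j|^2\le8\sum_{k\le j,\,N}\frac{\Delta y_{k,N}^2}{R_{k,N}^2}+\tfrac12|\Delta v|^2 .$$
Multiply by $4^{-j}$ and sum over $j$, using $\sum_{j\ge k}4^{-j}=\frac43\,4^{-k}$ and $\sum_{j\ge1}4^{-j}=\frac13$:
$$[\![\Delta G]\!]^2\le\tfrac{32}3\sum_{k,N}4^{-k}R_{k,N}^{-2}\Delta y_{k,N}^2+\tfrac16|\Delta v|^2=\tfrac16\bigl(q(\Delta y)+|\Delta v|^2\bigr),$$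
since $\frac{32}3=\frac{64}6$. $\square$

**Monotonicity of $T$.** For two points of $\mathcal G$ we have $\Delta p=c\Delta y$, $\Delta x=K\Delta v$ and $e(\Delta v)=\Delta G$. So (1) and Lemma 2 give
$$\langle\Delta p,\Delta y\rangle+\langle\Delta v,\Delta x\rangle=q(\Delta y)+|\Delta v|^2-[\![\Delta G]\!]^2\ge\tfrac56\bigl(q(\Delta y)+|\Delta v|^2\bigr)\ge0 .$$

Next we show that every point of $\mathcal G$ has an open gate. This is where $e(v)\in\ell^1$ enters.

**Lemma 3.** If $y\in c_0(\Gamma)$, $v\in\ell^1(\Gamma)$ and $e(v)=G(y,v)$, then there is $(k,N)$ with $|y_{k,N}|\ge R_{k,N}$ and $\operatorname{supp}v\subset\Gamma_{k,N}$.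

*Proof.* If $k+N\ge2\|y\|_\infty$, then $|y_{k,N}|\le R_{k,N}/2$, so $2(1-|y_{k,N}|/R_{k,N})_+\ge1$ and $g_{k,N}(y,v)=1$. Hence only finitely many of the numbers $g_{k,N}(y,v)$ differ from $1$. If all of them were positive, they would have a positive lower bound, so $\inf_jG_j(y,v)>0$. This contradicts $G_j(y,v)=e_j(v)\to0$. So some $g_{k,N}(y,v)=0$. $\square$

**The hole; part 3 and non-surjectivity in part 2.** If $(y,x)\in R(T)$, Lemma 3 gives $\|y\|_\infty\ge R_{k,N}\ge2$. So $R(T)$ misses the open ball of radius $2$ about $0$. By the example above, $(\pm2\mathbf e,0)\in R(T)$. Their midpoint $0$ is not in $R(T)$.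

**The inverse; part 1.** We bound $v$ in terms of $x$ as long as $y$ stays bounded. Let $M>0$ and let $((p,v),(y,x))\in\mathcal G$ with $\|(y,x)\|\le M$. The pair $(k,N)$ of Lemma 3 satisfies $k+N\le|y_{k,N}|\le M$. Hence
$$\operatorname{supp}v\subset\Gamma^M:=\{(j,n):j\le M,\ n\le M\},$$
a finite set independent of the point. $K$ is linear and injective on the finite-dimensional space of elements supported in $\Gamma^M$, so there is a constant $\kappa_M$ with $\|v\|_1\le\kappa_M\|Kv\|_\infty$ on that space. Therefore $\|v\|_1\le\kappa_M\|x\|_\infty\le\kappa_MM$, and $\|p\|_1=\|cy\|_1\le\|c\|M$. So $T^{-1}(\{\|(y,x)\|\le M\})$ is bounded. For two such points $v-v'$ is again supported in $\Gamma^M$, and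
$$\|v-v'\|_1\le\kappa_M\|x-x'\|_\infty,\qquad\|p-p'\|_1\le\|c\|\,\|y-y'\|_\infty .$$
So $T^{-1}$ is single-valued on $R(T)$ and Lipschitz on bounded subsets of $R(T)$.

*Remark.* One could ask why a gate restricts the columns, and not only the rows, of $v$. The inequality $\|v\|_1\le\kappa\|Kv\|_\infty$ fails already on row $1$ if the columns are free. Take $v_{1,n}=(-1)^n/L$ for $n\le L$, and $0$ otherwise. Then $\|v\|_1=1$, the tails $\sum_{m>n}v_{1,m}$ are $0$ or $\pm1/L$, and $\|Kv\|_\infty\le(1-\frac14)\frac1L+\frac24\cdot\frac1L=\frac5{4L}$.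

It remains to prove that $T$ is maximal. Once this is done, $R(T)$ is closed by Lemma 1, and $\overline{R(T)}=R(T)$ is not convex.

## Maximality: correcting finitely many rows and opening one gate

Let $\bigl((p_0,v_0),(y_0,x_0)\bigr)\in X^*\times X$ be monotonically related to $T$:
$$\langle p_0-p,y_0-y\rangle+\langle v_0-v,x_0-x\rangle\ge0\qquad\text{for all }\bigl((p,v),(y,x)\bigr)\in\mathcal G .\tag{3}$$
We must show that it belongs to $\mathcal G$. Put $d=x_0-Kv_0\in c_0(\Gamma)$. As in the model, we aim at an inequality in which the trial pair is free: for all $y\in c_0(\Gamma)$ and $a\in\ell^1(\Gamma)$,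
$$\langle p_0-cy,\,y_0-y\rangle+\langle v_0-a,d\rangle+|v_0-a|^2-[\![e(v_0)-G(y,a)]\!]^2\ge0 .\tag{4}$$
Steps 1 to 4 prove (4), and Step 5 deduces the claim.

**Step 1: correct the row sums of $a$ in rows $j<k$.** For fixed $y$ all terms of (4) are continuous in $a$ for the $\ell^1$ norm. For the last term this holds because $|G_j(y,a)-G_j(y,a')|\le\frac12|a-a'|$ uniformly in $j$, by Lemma 2. So we may assume that $a$ is finitely supported, in rows $<k_0$ and columns $\le n_0$. Let $k\ge2$ be an integer with $k\ge k_0$ and $k>\|y\|_\infty$.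

As $d\in c_0(\Gamma)$, only finitely many entries of $d$ exceed $k^{-2}$ in absolute value. So there is a set $I$ of $k^2$ integers $n>n_0$ with $|d_{j,n}|\le k^{-2}$ for all $j<k$ and $n\in I$. Let $N=\max I$ and $R=R_{k,N}$. For $\eta\in\mathbb R^{k-1}$ let
$$z(\eta)_{j,n}=\eta_j/k^2\ \text{ if }j<k,\ n\in I,\qquad z(\eta)_{j,n}=0\ \text{ otherwise}.$$
Then $e_j(z(\eta))=\eta_j$ for $j<k$, and $|z(\eta)|^2=\sum_{j<k}k^2\eta_j^2/k^4$, that is, $|z(\eta)|=|\eta|_2/k$.

We want $e_j(a)+\eta_j=G_j(y,a+z(\eta))$ for $j<k$. The right side depends on $\eta$, so we look for a fixed point of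
$$\eta\mapsto\bigl(G_j(y,a+z(\eta))-e_j(a)\bigr)_{j<k}\quad\text{on }(\mathbb R^{k-1},\|\cdot\|_\infty).$$
By Lemma 2 it changes in the sup norm by at most $\frac12|z(\eta)-z(\eta')|=\frac1{2k}|\eta-\eta'|_2\le\frac{\sqrt k}{2k}\|\eta-\eta'\|_\infty$. So it is a contraction. Let $\eta$ be its fixed point, $z=z(\eta)$ and $v=a+z$. Then
$$e_j(v)=G_j(y,v)\quad(j<k),\qquad|\eta_j|\le1+\|a\|_1,\qquad\operatorname{supp}v\subset\Gamma_{k,N}.\tag{5}$$
The bound on $\eta_j$ holds because $0\le G_j\le1$ and $|e_j(a)|\le\|a\|_1$. The support claim holds because $a$ lives in rows $<k_0\le k$ and columns $\le n_0<N$, and $z$ in rows $<k$ and columns in $I$.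

**Step 2: open the gate $(k,N)$ to settle the rows $j\ge k$.** Let $y^\pm$ be $y$ with the coordinate $(k,N)$ replaced by $\pm R$. We claim that the two points $((cy^\pm,v),(y^\pm,Kv))$ belong to $\mathcal G$. We check $e(v)=G(y^\pm,v)$ row by row.

* For $j<k$, $G_j$ involves only gates $(k',N')$ with $k'\le j<k$, hence not the coordinate $(k,N)$ of $y$. So $G_j(y^\pm,v)=G_j(y,v)=e_j(v)$ by (5).
* For $j\ge k$, $|y^\pm_{k,N}|=R$ and $\operatorname{supp}v\subset\Gamma_{k,N}$ give $g_{k,N}(y^\pm,v)=0$. So $G_j(y^\pm,v)=0$. And $e_j(v)=0$ because $v$ vanishes on rows $\ge k$.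

**Step 3: average the two points, so that the large move in $y$ costs only $64\cdot4^{-k}$.** Neither $y^+$ nor $y^-$ is close to $y$, but a suitable average of them is equal to $y$. Put $t^\pm=\frac12(1\pm y_{k,N}/R)$. These are $\ge0$ since $|y_{k,N}|\le\|y\|_\infty<k<R$. Also $t^++t^-=1$ and $t^+y^++t^-y^-=y$, because in the coordinate $(k,N)$ the average is $R(t^+-t^-)=y_{k,N}$. Apply (3) to the two points of Step 2, multiply by $t^\pm$ and add. In $\langle p_0-cy^\pm,y_0-y^\pm\rangle$ the terms of degree at most one in $y^\pm$ average to their values at $y$, and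
$$\sum_\pm t^\pm q(y^\pm)=q(y)+c_{k,N}(R^2-y_{k,N}^2).$$
Hence
$$\sum_\pm t^\pm\langle p_0-cy^\pm,y_0-y^\pm\rangle=\langle p_0-cy,y_0-y\rangle+c_{k,N}(R^2-y_{k,N}^2)\le\langle p_0-cy,y_0-y\rangle+64\cdot4^{-k}.$$
The $v$-part is the same for both points. Put $w=v_0-v=v_0-a-z$. As $x_0-Kv=d+Kw$, (1) gives
$$\langle w,x_0-Kv\rangle=\langle w,d\rangle+|w|^2-[\![e(w)]\!]^2 .$$
For $j<k$ we have $e_j(w)=e_j(v_0)-G_j(y,v)$ by (5). In $-[\![e(w)]\!]^2$ we drop the terms with $j\ge k$, which are nonpositive. Altogether
$$0\le\langle p_0-cy,y_0-y\rangle+64\cdot4^{-k}+\langle v_0-a,d\rangle-\langle z,d\rangle+|v_0-a-z|^2-\sum_{j<k}4^{-j}\bigl(e_j(v_0)-G_j(y,v)\bigr)^2 .\tag{6}$$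

**Step 4: let $k\to\infty$ to remove the corrections.** Keep $y$ and $a$ fixed; $z$, $v$ and $N$ depend on $k$.

* Row $j$ of $z$ has $k^2$ entries $\eta_j/k^2$, placed where $|d_{j,n}|\le k^{-2}$. So $|\langle z,d\rangle|\le\sum_{j<k}|\eta_j|k^{-2}\le(1+\|a\|_1)/k\to0$.
* $|z|^2=|\eta|_2^2/k^2\le k(1+\|a\|_1)^2/k^2\to0$, and so $|v_0-a-z|^2\to|v_0-a|^2$.
* $|G_j(y,v)-G_j(y,a)|\le\frac12|z|\to0$ uniformly in $j$. Since $e(v_0)$ and $G$ are bounded and $\sum4^{-j}<\infty$, the sum in (6) tends to $[\![e(v_0)-G(y,a)]\!]^2$.

As $64\cdot4^{-k}\to0$ too, (6) becomes (4) for finitely supported $a$, and by the continuity noted in Step 1 for all $a\in\ell^1(\Gamma)$.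

**Step 5: read off membership in $\mathcal G$ from (4).** Take $y=y_0$ and $a=v_0$ in (4). All terms but the last vanish, so $[\![e(v_0)-G(y_0,v_0)]\!]^2\le0$, that is, $e(v_0)=G(y_0,v_0)$.

Now let $h\in c_0(\Gamma)$, $u\in\ell^1(\Gamma)$ and $\varepsilon>0$. Take $y=y_0-\varepsilon h$, $a=v_0-\varepsilon u$ in (4) and drop the last term, which is nonpositive:
$$\varepsilon\langle p_0-cy_0,h\rangle+\varepsilon^2q(h)+\varepsilon\langle u,d\rangle+\varepsilon^2|u|^2\ge0 .$$
Divide by $\varepsilon$ and let $\varepsilon\to0$: $\langle p_0-cy_0,h\rangle+\langle u,d\rangle\ge0$ for all $h$ and $u$. Replacing $(h,u)$ by $(-h,-u)$, we get equality for all $h,u$. Hence $p_0=cy_0$ and $d=0$, i.e. $x_0=Kv_0$. With $e(v_0)=G(y_0,v_0)$ this says $((p_0,v_0),(y_0,x_0))\in\mathcal G$. So $T$ is maximal monotone, and Theorem A is proved. $\blacksquare$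

## Complemented copies of $c_0$, and a sum that is not maximal

**Proof of Corollary C.** First we reduce to a direct sum. Let $Q:X\to X'$ be an isomorphism and $T':X'^*\to2^{X'}$ a mapping with the required properties. Put $T=Q^{-1}T'(Q^*)^{-1}:X^*\to2^X$. Its graph consists of the pairs $(Q^*u',Q^{-1}w')$ with $w'\in T'(u')$, and $\langle Q^*u',Q^{-1}w'\rangle=\langle u',w'\rangle$. So maximal monotonicity, non-surjectivity and boundedness of the inverse on bounded sets carry over from $T'$ to $T$. We may therefore let $X=c_0\oplus W$ with a Banach space $W$, and $X^*=\ell^1\oplus W^*$.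

With $T$ from Theorem A let $\widetilde T$ have the graph $\{((u,0),(w,\omega)):w\in T(u),\ \omega\in W\}$. It is monotone, since the second components contribute $0$ to the pairing. Let $((u_0,\varphi_0),(w_0,\omega_0))$ be monotonically related to it:
$$\langle u_0-u,w_0-w\rangle+\langle\varphi_0,\omega_0-\omega\rangle\ge0\qquad\text{for all }w\in T(u),\ \omega\in W .$$
For one fixed $(u,w)$ the linear functional $\varphi_0$ is then bounded above on $W$, so $\varphi_0=0$. What remains says that $(u_0,w_0)$ is monotonically related to $T$, so $w_0\in T(u_0)$. Thus $\widetilde T$ is maximal. Finally $\widetilde T^{-1}(w,\omega)=T^{-1}(w)\times\{0\}$, so $\widetilde T^{-1}$ is bounded on bounded sets, and $R(\widetilde T)=R(T)\times W\ne X$. $\blacksquare$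

**Proof of Corollary D.** The idea is to cut $c_0$ down to a neighborhood of the segment between the two points $(\pm2\mathbf e,0)$ of $D(S)=R(T)$, so that only the gate $(1,1)$ can be open. In the notation of the construction let
$$U=\{(t\mathbf e,0)+h:\ |t|\le2,\ h\in X,\ \|h\|\le1\}.$$
As the sum of a compact convex set and a closed convex set, $U$ is closed and convex. It contains the unit ball about $(2\mathbf e,0)$, so $(2\mathbf e,0)\in D(S)\cap\operatorname{int}U$.

Let $(y,x)\in D(S)\cap U$. For $(k,N)\ne(1,1)$ we have $|y_{k,N}|\le1<R_{k,N}$, so the pair provided by Lemma 3 must be $(1,1)$. As $\Gamma_{1,1}=\emptyset$, this gives $v=0$, hence $x=0$ and $S(y,x)=\{(cy,0)\}$. Let $\nu\in N_U(y,0)$. As $0\in U$, the definition of $N_U$ gives $\langle\nu,0-(y,0)\rangle\le0$. Therefore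
$$\langle(cy,0)+\nu,\,(y,0)-0\rangle=q(y)+\langle\nu,(y,0)\rangle\ge0 .$$
So the pair with point $0\in X$ and value $0\in X^*$ is monotonically related to the graph of $S+N_U$. It is not in that graph, because $0\notin D(S)$. Hence $S+N_U$ is not maximal monotone. $\blacksquare$
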